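\title{A barrelled space with a closed separable barrelled subspace and no separable quotient}


\begin{abstract}
A locally convex space is properly separable if it has a proper dense subspace
of dimension $\aleph_0$. Suppose that a closed barrelled subspace $F$ of a
barrelled space $E$ has a properly separable quotient. Must $E$ have one too?
We show that the answer is no. We construct, in ZFC, a barrelled space $E$ with
no infinite-dimensional separable quotient and a closed subspace $F$ of $E$ that
is barrelled, metrizable, separable and of dimension $2^{\aleph_0}$. The
construction combines algebraic independence over subfields of the scalar field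
with two combinatorial families of functions on the continuum. We also show
that the answer is yes if $F$ has a quotient isomorphic to the space of all
scalar sequences, if $F$ is complemented, or if $F$ has countable codimension.
\end{abstract}

\section{The question and the results}\label{sec:intro}

Throughout, $K$ is $\mathbb R$ or $\mathbb C$, locally convex spaces are
Hausdorff vector spaces over $K$, quotients are taken by closed subspaces, and
dimension means algebraic dimension. We work in ZFC and write
$\mathbb N=\{0,1,2,\dots\}$ and $\mathfrak c=2^{\aleph_0}$. For a set $S$, the
space $K^S$ carries the product topology, and $K^{(S)}$ is the space of finitely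
supported functions on $S$. A \emph{barrel} is a closed, absolutely convex,
absorbing set, and a space is \emph{barrelled} if every barrel in it is a
neighborhood of $0$.

An infinite-dimensional locally convex space is separable if and only if it has
a dense subspace of dimension $\aleph_0$. Indeed, the span of a countable dense
set cannot be finite-dimensional, because finite-dimensional subspaces are
closed; conversely, the combinations of a countable basis with coefficients in a
countable dense subfield of $K$ form a countable dense set. A space is called
\emph{properly separable} if it has a \emph{proper} dense subspace of dimension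
$\aleph_0$. The basic example is $K^{\mathbb N}$ with its dense subspace
$K^{(\mathbb N)}$.

What does the word ``proper'' exclude? Every separable space of uncountable
dimension is properly separable. A space of dimension $\aleph_0$ is properly
separable exactly when it carries a discontinuous linear functional: the kernel
of such a functional is a dense hyperplane, and conversely a nonzero linear
functional that vanishes on a proper dense subspace is discontinuous. So among
the infinite-dimensional separable spaces, we discard only those of dimension
$\aleph_0$ on which every linear functional is continuous. Let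
\[
\mathcal A=\{E : E \text{ is a locally convex space with a properly separable
quotient}\}.
\]

Membership in $\mathcal A$ passes from a quotient to the whole space:
\begin{equation}\label{eq:quot}
\text{if $M$ is closed in $E$ and $E/M\in\mathcal A$, then $E\in\mathcal A$,}
\end{equation}
because a quotient of $E/M$ is a quotient of $E$. It does not pass from a space
to a closed subspace, even when both are barrelled. To see this, let $E_0$ be a
vector space with its finest locally convex topology, in which every absolutely
convex absorbing set is a neighborhood of $0$. Then $E_0$ is barrelled. Every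
linear functional on $E_0$ is continuous, so every subspace is closed; a proper
dense subspace of a quotient would pull back to a proper dense subspace of
$E_0$, so $E_0\notin\mathcal A$. On the other hand $K^{\mathbb N}\times E_0$
has the quotient $K^{\mathbb N}$ and the closed subspace $\{0\}\times E_0$, and
it is barrelled: the Fr\'echet space $K^{\mathbb N}$ is barrelled by Baire's
theorem, and a barrel in a product of two barrelled spaces contains
$\frac12(V_1\times V_2)$, where $V_1,V_2$ are its traces on the factors. The
remaining direction, from a subspace to the whole space, is our subject.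

\medskip
\noindent\textbf{Question.} \emph{Let $E$ be a barrelled space and let $F$ be a
closed barrelled subspace of $E$ with $F\in\mathcal A$. Does it follow that
$E\in\mathcal A$?}
\medskip

The cases that one tries first suggest that the answer is yes.

\begin{theorem}\label{thm:positive}
Let $F$ be a closed subspace of a locally convex space $E$.
\begin{enumerate}
\item[(a)] If $F$ has a quotient isomorphic to $K^{\mathbb N}$, then so does
$E$, and hence $E\in\mathcal A$.
\item[(b)] If $F\in\mathcal A$ and $F$ is complemented in $E$, then
$E\in\mathcal A$.
\item[(c)] If $F\in\mathcal A$, $E$ is barrelled and $\dim E/F\le\aleph_0$, then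
$E\in\mathcal A$.
\end{enumerate}
\end{theorem}

In general the answer is no. Let $\mathfrak c^+$ be the cardinal successor of
$\mathfrak c$, and let $G'$ denote the continuous dual of a space $G$.

\begin{theorem}\label{thm:main}
There are a barrelled space $E$ and a closed subspace $F$ of $E$ with the
following properties.
\begin{enumerate}
\item[(1)] $F$ is barrelled, metrizable and separable, and
$\dim F=\mathfrak c$, so $F\in\mathcal A$. In fact $F$ is isomorphic to a dense
subspace of $K^{\mathbb N}$.
\item[(2)] If $M$ is a closed subspace of $E$ and $E/M$ is
infinite-dimensional, then $|(E/M)'|\ge\mathfrak c^+$, and so $E/M$ is not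
separable. Thus $E$ has no infinite-dimensional separable quotient, and in
particular $E\notin\mathcal A$.
\end{enumerate}
\end{theorem}

Consequently, in Theorem~\ref{thm:positive}(a) the space $K^{\mathbb N}$ cannot
be replaced by a dense barrelled subspace of $K^{\mathbb N}$.

Section~\ref{sec:positive} proves Theorem~\ref{thm:positive} and locates the
step that a counterexample must break. Section~\ref{sec:barrelled} gives a
criterion for barrelledness in $K^S$ and introduces $F$.
Section~\ref{sec:idea} explains the mechanism behind part (2) on a small case,
Section~\ref{sec:construction} constructs $E$, and Section~\ref{sec:proof}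
completes the proof of Theorem~\ref{thm:main}.

\section{The positive cases}\label{sec:positive}

We use the following standard facts about a locally convex space $G$.
\begin{enumerate}
\item[(S1)] (Hahn--Banach.) Continuous linear functionals on a subspace extend
to elements of $G'$. The dual $G'$ separates the points of $G$, and a subspace
is dense if and only if no nonzero element of $G'$ vanishes on it.
\item[(S2)] (Bipolar theorem.) If $U\subset G$ is closed and absolutely convex
and $U^\circ=\{f\in G':|f(u)|\le1\text{ for all }u\in U\}$, then
$U=\{x\in G:|f(x)|\le 1\text{ for all }f\in U^\circ\}$.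
\item[(S3)] Every linear map from a finite-dimensional (Hausdorff) space into
$G$ is continuous.
\item[(S4)] If $G$ is barrelled, so are its quotients: the preimage of a barrel
is a barrel, and quotient maps are open. Moreover every pointwise bounded set
$H\subset G'$ is equicontinuous, since
$\{x:|f(x)|\le1\text{ for all }f\in H\}$ is a barrel.
\end{enumerate}

All three parts of Theorem~\ref{thm:positive} produce the required quotient in
the same way.

\begin{lemma}\label{lem:rightinverse}
Let $T:G\to H$ and $R:H\to G$ be continuous linear maps between locally convex
spaces with $TR=\mathrm{id}_H$. Then $H\cong G/\ker T$.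
\end{lemma}

\begin{proof}
The kernel is closed and $T$ is onto. If $W$ is a neighborhood of $0$ in $G$,
then $T(W)\supset R^{-1}(W)$, because $y=T(Ry)$. So $T$ is open.
\end{proof}

\begin{lemma}\label{lem:finest}
If $G$ is barrelled and $\dim G=\aleph_0$, then every seminorm on $G$ is
continuous. Hence every linear map from $G$ into a locally convex space is
continuous.
\end{lemma}

\begin{proof}
Let $(u_n)_{n\in\mathbb N}$ be a basis of $G$ with coefficient functionals
$u_n^*$, and let $G_n=\operatorname{span}\{u_0,\dots,u_n\}$. First let $f$ be
any linear functional on $G$. By (S3) and (S1) there are $f_n\in G'$ with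
$f_n=f$ on $G_n$. For each $x$ the sequence $(f_n(x))$ is eventually equal to
$f(x)$, so $(f_n)$ is pointwise bounded, and by (S4) there is a neighborhood $W$
of $0$ on which all $|f_n|\le1$. Then $|f|\le1$ on $W$, so $f$ is continuous.
In particular all $u_n^*$ are continuous.

Now let $p$ be a seminorm on $G$. The set
\[
U=\Big\{x:\sum_{n}p(u_n)|u_n^*(x)|\le1\Big\}
=\bigcap_{N}\Big\{x:\sum_{n\le N}p(u_n)|u_n^*(x)|\le1\Big\}
\]
is absolutely convex, closed, and absorbing because the sum is finite for each
$x$. So $U$ is a neighborhood of $0$, and $p\le1$ on $U$ by the triangle
inequality. For the last statement, compose the map with the continuous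
seminorms of the target.
\end{proof}

\begin{remark}
By (S4), Lemma~\ref{lem:finest} and the discussion in
Section~\ref{sec:intro}, a barrelled space belongs to $\mathcal A$ if and only
if it has a separable quotient of uncountable dimension.
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:positive}]
(a) Let $M$ be closed in $F$ with $F/M\cong K^{\mathbb N}$. Since $F$ is closed
in $E$, so is $M$; let $q:E\to E/M$ be the quotient map. For $U$ open in $E$ we
have $q(U\cap F)=q(U)\cap q(F)$, since $q(u)\in q(F)$ forces $u\in F+M=F$. Hence
$F/M$ is a topological subspace of $E/M$. Extend each coordinate of the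
isomorphism $F/M\to K^{\mathbb N}$ to a continuous functional on $E/M$. Together
these give a continuous linear map $T:E/M\to K^{\mathbb N}$ that extends the
isomorphism. The inverse isomorphism $K^{\mathbb N}\to F/M\subset E/M$ is a
continuous right inverse of $T$. By Lemma~\ref{lem:rightinverse},
$K^{\mathbb N}$ is a quotient of $E/M$, hence of $E$, and it is properly
separable.

(b) Let $P$ be a continuous projection of $E$ onto $F$. The inclusion is a right
inverse, so $E/\ker P\cong F\in\mathcal A$, and \eqref{eq:quot} applies.

(c) Let $q:E\to E/F$ be the quotient map and $s$ a linear right inverse of $q$.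
Then $s$ is continuous, by (S3) if $\dim E/F<\infty$, and by (S4) and
Lemma~\ref{lem:finest} if $\dim E/F=\aleph_0$. So $\mathrm{id}_E-sq$ is a
continuous projection of $E$ onto $F$, and (b) applies.
\end{proof}

Try the proof of (a) when $F$ is only a dense barrelled subspace of
$K^{\mathbb N}$. Extending the coordinates still gives a continuous linear map
$T:E\to K^{\mathbb N}$ that is the identity on $F$. But $T(E)$ may be larger
than $F$, and then there is no evident right inverse. We obtain a continuous
bijection of $E/\ker T$ onto the separable space $T(E)$, and nothing forces it
to be open. In the example below this fails as badly as possible: for the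
obvious choice of $T$ the kernel is zero (Remark~\ref{rem:injective}).

\section{Barrelled subspaces of products, and the space $F$}\label{sec:barrelled}

An element $f\in K^{(S)}$ acts on $K^S$ by $f(x)=\sum_s f(s)x(s)$, and this
identifies $K^{(S)}$ with the dual of $K^S$. We write $e_s\in K^{(S)}$ for the
coordinate functional $x\mapsto x(s)$. If $Y$ is a dense subspace of $K^S$, then
restriction maps $K^{(S)}$ onto $Y'$ by (S1) and is one-to-one by density, so
$Y'=K^{(S)}$.

Equicontinuous subsets of $Y'$ involve only finitely many coordinates. So $Y$
can be barrelled only if every linearly independent sequence in $K^{(S)}$ is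
unbounded at some point of $Y$. The next proposition shows that this is
achieved once $Y$ contains vectors of every prescribed size along every sequence
of coordinates. Only the size is prescribed, up to an interval of length one.
This leaves room to impose arithmetic conditions on the entries later.

\begin{proposition}\label{prop:barrelled}
Let $S$ be an infinite set and $Y$ a subspace of $K^S$ with the following
property.
\begin{enumerate}
\item[(G)] For every sequence $(s_l)_{l\in\mathbb N}$ of distinct elements of
$S$ and every $v\in\mathbb N^{\mathbb N}$ there is $y\in Y$ with
$y(s_l)\in[v_l,v_l+1]$ for all $l$.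
\end{enumerate}
Then $Y$ is dense in $K^S$ and barrelled.
\end{proposition}

\begin{proof}
\emph{Step 1: a gliding hump.} Let $(s_l)$ be a sequence of distinct elements of
$S$, and let $f_0,f_1,\dots$ be a finite or infinite sequence of nonzero
functionals supported in $\{s_l:l\in\mathbb N\}$ such that the numbers
$m_n=\max\{l:f_n(s_l)\ne0\}$ are strictly increasing. We claim that some
$y\in Y$ satisfies $|f_n(y)|\ge n+1$ for all $n$. Define $v_l\in\mathbb N$
recursively: $v_l=0$ if $l$ is not one of the $m_n$, and $v_{m_n}$ is chosen so
large that
\[
|f_n(s_{m_n})|\,v_{m_n}\ \ge\ n+1+\sum_{l<m_n}|f_n(s_l)|\,(v_l+1).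
\]
For $y$ as in (G),
\[
|f_n(y)|\ \ge\ |f_n(s_{m_n})|\,v_{m_n}-\sum_{l<m_n}|f_n(s_l)|\,(v_l+1)\ \ge\ n+1 .
\]

\emph{Step 2: density.} Step 1 applied to a single nonzero $f\in K^{(S)}$ shows
that $f$ does not vanish on $Y$. So $Y$ is dense by (S1), and $Y'=K^{(S)}$.

\emph{Step 3: independent sequences are unbounded.} Let $(f_n)$ be a linearly
independent sequence in $K^{(S)}$. Choose a sequence $(s_l)$ of distinct
elements containing all supports. The numbers $m_n$ are unbounded, since
otherwise all $f_n$ would lie in the span of finitely many $e_{s_l}$. Step 1
applied to a subsequence with strictly increasing $m_n$ gives $y\in Y$ with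
$(f_n(y))$ unbounded.

\emph{Step 4: barrels.} Let $U$ be a barrel in $Y$. Since $U$ is absorbing,
$U^\circ$ is bounded at each point of $Y$. By Step 3, $U^\circ$ contains no
linearly independent sequence, so its span has a finite basis $g_1,\dots,g_d$.
As the $g_a$ are linearly independent functionals on $Y$, there are
$y_1,\dots,y_d\in Y$ such that $(g_a(y_b))$ is the identity matrix. Each
$f\in U^\circ$ equals $\sum_b f(y_b)g_b$, and $|f(y_b)|\le C$ for a constant
$C>0$ independent of $f$ and $b$. Hence $\sum_b|g_b(y)|\le1/C$ implies
$|f(y)|\le1$ for all $f\in U^\circ$, which means $y\in U$ by (S2). So $U$ is a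
neighborhood of $0$.
\end{proof}

By Theorem~\ref{thm:positive}(a), the subspace $F$ must not be all of
$K^{\mathbb N}$. We take the $K$-linear span of the rational sequences,
\[
F=\operatorname{span}_K\mathbb Q^{\mathbb N}\subset K^{\mathbb N}.
\]
Equivalently, $F$ consists of the sequences whose terms span a
finite-dimensional vector space over $\mathbb Q$. What matters later is that $F$
is spanned by vectors whose entries lie in the smallest subfield of $K$.

\begin{proposition}\label{prop:F}
The space $F$ is dense in $K^{\mathbb N}$, barrelled, metrizable and separable,
$\dim F=\mathfrak c$, and $F\in\mathcal A$.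
\end{proposition}

\begin{proof}
Given $(s_l)$ and $v$ as in (G), the sequence $y$ with $y(s_l)=v_l$ and all
other terms zero lies in $\mathbb Q^{\mathbb N}$. So $F$ is dense and barrelled
by Proposition~\ref{prop:barrelled}. It is metrizable as a subspace of
$K^{\mathbb N}$. Since $|\mathbb Q^{\mathbb N}|=\mathfrak c$, we have
$\dim F\le\mathfrak c$. For the reverse inequality, identify $\mathbb N$ with
$\mathbb Q$, and for each irrational real number $t$ let $A_t$ be the set of
terms of a rational sequence converging to $t$. The sets $A_t$ are infinite with
pairwise finite intersections. Among finitely many of them, each has a point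
that lies in none of the others, so their indicator functions are linearly
independent elements of $F$. Finally, $K^{(\mathbb N)}$ is a proper dense
subspace of $F$ of dimension $\aleph_0$, so $F=F/\{0\}$ is properly separable.
\end{proof}

\section{How to make every quotient large}\label{sec:idea}

A continuous functional on a separable space is determined by its values on a
countable dense set, so
\begin{equation}\label{eq:count}
|G'|\le|K^{\mathbb N}|=\mathfrak c\qquad\text{for every separable locally convex
space }G.
\end{equation}
This is how we exclude separability. The bound says nothing about duals of size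
$\mathfrak c$, so we need a space with $\mathfrak c^+$ functionals. We look for
$E$ as a dense subspace of $K^I$ with $|I|=\mathfrak c^+$ and
$\mathbb N\subset I$, of the form
\[
E=F+\operatorname{span}\{x_\alpha:\alpha<\mathfrak c\},
\]
where $F$ is placed on the coordinates in $\mathbb N$. Think of the numbers
$x_\alpha(i)$ as a matrix with rows $\alpha<\mathfrak c$ and columns $i\in I$,
and put $E_\delta=F+\operatorname{span}\{x_\alpha:\alpha<\delta\}$.

The dual of $E/M$ is the annihilator $M^\perp=\{f\in E':f|_M=0\}$. If $E/M$ is
infinite-dimensional, then $M$ lies in the common kernel of a linearly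
independent sequence in $E'$. So part (2) of Theorem~\ref{thm:main} follows
from two properties.
\begin{enumerate}
\item[(P1)] The common kernel in $E$ of any linearly independent sequence in
$K^{(I)}$ lies in some $E_\delta$.
\item[(P2)] Each $E_\delta$ is annihilated by $\mathfrak c^+$ coordinate
functionals.
\end{enumerate}
Property (P2) only asks for zeros: for each $\delta$, many columns should vanish
in the rows $\alpha<\delta$. Property (P1) must hold for all sequences at once,
and it will come from algebraic independence of the entries.

Recall that a family $(t_\lambda)$ of complex numbers is \emph{algebraically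
independent} over a subfield $k$ if $P(t_{\lambda_1},\dots,t_{\lambda_p})\ne0$
for all distinct $\lambda_1,\dots,\lambda_p$ and every nonzero polynomial $P$
with coefficients in $k$. This property survives multiplication of each
$t_\lambda$ by a nonzero element of $k$.

\begin{example}\label{ex:small}
Consider one row $x_\alpha$, one vector $y\in\mathbb Q^{\mathbb N}$ and two
linearly independent functionals $f_0,f_1$. Let $k\subset K$ be a field
containing the coefficients of $f_0$ and $f_1$, and suppose that the entries of
$x_\alpha$ on the supports of $f_0,f_1$ are algebraically independent over $k$.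
We claim that if $f_0$ and $f_1$ vanish at $x=cx_\alpha+dy$, then $c=0$.

First eliminate $y$. Put $g=f_0$ if $f_0(y)=0$, and
$g=f_0(y)f_1-f_1(y)f_0$ otherwise. Then $g\ne0$ and $g(y)=g(x)=0$, so
$c\,g(x_\alpha)=0$. The numbers $f_0(y),f_1(y)$ lie in $k$ because $y$ is
rational, so $g$ has coefficients in $k$. Hence
$g(x_\alpha)=\sum_ig(i)x_\alpha(i)$ is the value of a nonzero linear form over
$k$ at algebraically independent numbers, which is not zero. So $c=0$.

The scalars $c$ and $d$ are arbitrary elements of $K$ and never enter the field
$k$. The entries of $y$ do. If $y$ were allowed to range over all of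
$K^{\mathbb N}$, we could take for $y$ the restriction of $x_\alpha$ to
$\mathbb N$, and $x_\alpha-y$ would lie in the kernel of every $e_n$,
$n\in\mathbb N$, for every $\alpha$. This is the situation of
Theorem~\ref{thm:positive}(a).
\end{example}

With $m$ rows instead of one, the linear form becomes a determinant. For two
rows and two coordinate functionals it is $t_1t_4-t_2t_3$ with $t_1,\dots,t_4$
algebraically independent. In general we need the following.

\begin{lemma}\label{lem:det}
Let $k\subset K$ be a subfield and $S$ a set. Let
$g_1,\dots,g_m\in k^{(S)}$ be linearly independent over $k$, and let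
$z_1,\dots,z_m\in K^S$ be such that the family $(z_j(s))_{j\le m,\,s\in S}$ is
algebraically independent over $k$. If $c_1,\dots,c_m\in K$ and
$g_n\big(\sum_jc_jz_j\big)=0$ for all $n\le m$, then $c_1=\dots=c_m=0$.
\end{lemma}

\begin{proof}
It suffices to show that $\det(g_n(z_j))_{n,j}\ne0$. This determinant is the
value at $X_{j,s}=z_j(s)$ of
\[
P=\det\Big(\sum_{s}g_n(s)X_{j,s}\Big)_{n,j\le m},
\]
a polynomial over $k$ in finitely many indeterminates. So it suffices to show
that $P\ne0$. The $k$-linear map $w\mapsto(g_n(w))_{n\le m}$ from $k^{(S)}$ to
$k^m$ is onto: otherwise its image would lie in a hyperplane, and some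
nontrivial combination $\sum_na_ng_n$ would vanish at every $w$, hence be zero.
Choose $w_j\in k^{(S)}$ such that $(g_n(w_j))_{n,j}$ is the identity matrix. At
$X_{j,s}=w_j(s)$ the polynomial $P$ takes the value $1$.
\end{proof}

Three obstacles remain. First, a row has $\mathfrak c^+$ entries taken from only
$\mathfrak c$ numbers, so its entries cannot all be independent. But (P1)
concerns a countable set of columns at a time and allows us to discard the rows
$\alpha<\delta$. It is therefore enough that any two columns use different
transcendental numbers from some row on (Lemma~\ref{lem:phi}). Second, $E$ must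
satisfy (G) for all sequences of columns, of which there are more than
$\mathfrak c$, with only $\mathfrak c$ rows (Lemma~\ref{lem:h}). Third, the
zeros required by (P2) must not destroy (G). Here, and in the first point, we
use that countably many ordinals below $\mathfrak c$ have a common bound below
$\mathfrak c$.

\section{Construction of $E$}\label{sec:construction}

We regard cardinals as initial ordinals and put $I=\mathfrak c^+$. Then
$\mathbb N=\omega\subset I$, and $\Lambda=\{\omega+n:n\in\mathbb N\}$ is a
second countable block of columns, which will be used to make $F$ closed. Two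
properties of the ordinal $\mathfrak c$ are needed.
\begin{enumerate}
\item[(O1)] Every countable subset of $\mathfrak c$ is bounded in
$\mathfrak c$. This is K\"onig's theorem: $\kappa^{\operatorname{cf}\kappa}>\kappa$
for infinite $\kappa$, while $\mathfrak c^{\aleph_0}=\mathfrak c$, so
$\operatorname{cf}\mathfrak c>\aleph_0$.
\item[(O2)] Every bounded subset of $\mathfrak c$ has fewer than $\mathfrak c$
elements. So every subset of cardinality $\mathfrak c$ is cofinal.
\end{enumerate}

\subsection*{A chain of fields}
Let $B$ be a transcendence basis of $\mathbb R$ over $\mathbb Q$, that is, an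
algebraically independent set such that $\mathbb R$ is algebraic over
$\mathbb Q(B)$. Then $\mathbb C$ is also algebraic over $\mathbb Q(B)$, and
$|B|=\mathfrak c$ because $|\mathbb R|=\max(|B|,\aleph_0)$. Index $B$ without
repetition as $B=\{b_{\alpha,\beta}:\alpha,\beta<\mathfrak c\}$. The numbers
$b_{\alpha,\beta}$, $\beta<\mathfrak c$, are reserved for row $\alpha$. For
$\delta<\mathfrak c$ let $k_\delta$ be the field of all elements of $K$ that are
algebraic over $\mathbb Q(b_{\alpha,\beta}:\alpha<\delta,\ \beta<\mathfrak c)$.

\begin{lemma}\label{lem:fields}
The fields $k_\delta$ increase with $\delta$, and every countable subset of $K$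
lies in some $k_\delta$. The family
$(b_{\alpha,\beta})_{\alpha\ge\delta,\,\beta<\mathfrak c}$ is algebraically
independent over $k_\delta$.
\end{lemma}

\begin{proof}
Each element of $K$ is algebraic over the field generated by finitely many
elements of $B$. So a countable set involves countably many
$b_{\alpha,\beta}$, and by (O1) all their first indices lie below some $\delta$.
For the second statement let
$k=\mathbb Q(b_{\alpha,\beta}:\alpha<\delta,\ \beta<\mathfrak c)$ and let
$t_1,\dots,t_p$ be distinct elements $b_{\alpha,\beta}$ with $\alpha\ge\delta$.
They are independent over $k$, since clearing denominators turns a relation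
over $k$ into a relation among elements of $B$ over $\mathbb Q$. So
$k_\delta(t_1,\dots,t_p)$ has transcendence degree at least $p$ over $k$. As
$k_\delta$ is algebraic over $k$ and transcendence degree is additive in towers,
its transcendence degree over $k_\delta$ is also at least $p$, which means that
$t_1,\dots,t_p$ are independent over $k_\delta$.
\end{proof}

\subsection*{Eventually different functions}
Column $i$ will use the number $b_{\alpha,\varphi_i(\alpha)}$ in row $\alpha$.

\begin{lemma}\label{lem:phi}
There are functions $\varphi_i:\mathfrak c\to\mathfrak c$ $(i\in I)$ and
ordinals $\gamma(i,j)<\mathfrak c$ $(i\ne j)$ such that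
$\varphi_i(\alpha)\ne\varphi_j(\alpha)$ for all $\alpha\ge\gamma(i,j)$, and
$\gamma(i,j)=0$ when $i,j\in\mathbb N\cup\Lambda$.
\end{lemma}

\begin{proof}
For $i<\omega+\omega$ let $\varphi_i$ be the constant function with value $i$.
For $\omega+\omega\le\xi<\mathfrak c^+$ proceed by recursion on $\xi$. Since
$|\xi|\le\mathfrak c$, there is an injection $\eta_\xi:\xi\to\mathfrak c$. Let
$\varphi_\xi(\alpha)$ be the least element of $\mathfrak c$ outside
$\{\varphi_i(\alpha):i<\xi,\ \eta_\xi(i)\le\alpha\}$. This set has at most
$|\alpha+1|<\mathfrak c$ elements, so the definition makes sense. Put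
$\gamma(i,\xi)=\gamma(\xi,i)=\eta_\xi(i)$ for $i<\xi$.
\end{proof}

\subsection*{Independent integer functions}
The size of the entry in row $\alpha$ and column $i$ will be $h_i(\alpha)$. To
serve all sequences of columns with $\mathfrak c$ rows, we label the columns by
subsets of $\mathbb R$. Countably many labels are already distinguished by their
traces on a countable set, and there are only $\mathfrak c$ such patterns of
traces.

\begin{lemma}\label{lem:h}
There are functions $h_i:\mathfrak c\to\mathbb N$ $(i\in I)$ such that for every
sequence $(i_l)_{l\in\mathbb N}$ of distinct elements of $I$ and every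
$v\in\mathbb N^{\mathbb N}$ the set
$\{\alpha<\mathfrak c:h_{i_l}(\alpha)=v_l\text{ for all }l\}$ is cofinal in
$\mathfrak c$.
\end{lemma}

\begin{proof}
Since $\mathfrak c^+\le2^{\mathfrak c}$, there are distinct subsets
$X_i\subset\mathbb R$, $i\in I$. Let $\mathcal P$ be the set of triples
$(A,(A_l),v)$ where $A\subset\mathbb R$ is countable, $(A_l)_{l\in\mathbb N}$ is
a sequence of pairwise distinct subsets of $A$, and $v\in\mathbb N^{\mathbb N}$.
Each component has at most $\mathfrak c^{\aleph_0}=\mathfrak c$ choices, so
$|\mathcal P|=\mathfrak c$. Composing a bijection
$\mathfrak c\to\mathcal P\times\mathfrak c$ with the first projection gives a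
map $p:\mathfrak c\to\mathcal P$ whose fibers have cardinality $\mathfrak c$ and
are cofinal by (O2). If $p(\alpha)=(A,(A_l),v)$, put $h_i(\alpha)=v_l$ when
$X_i\cap A=A_l$, and $h_i(\alpha)=0$ when $X_i\cap A$ is none of the $A_l$.

Given $(i_l)$ and $v$, let $A$ contain one point of each symmetric difference
$X_{i_l}\triangle X_{i_{l'}}$, $l\ne l'$, and no other points, and let
$A_l=X_{i_l}\cap A$. The sets $A_l$ are pairwise distinct, and every $\alpha$
with $p(\alpha)=(A,(A_l),v)$ satisfies $h_{i_l}(\alpha)=v_l$ for all $l$.
\end{proof}

\subsection*{Thresholds and the matrix}
Partition $I\setminus(\mathbb N\cup\Lambda)$ into sets $J_\delta$,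
$\delta<\mathfrak c$, each of cardinality $\mathfrak c^+$. Define the
\emph{threshold} of column $i$ by $\tau_i=\delta$ for $i\in J_\delta$ and
$\tau_i=0$ for $i\in\mathbb N\cup\Lambda$. Define $x_\alpha\in K^I$ for
$\alpha<\mathfrak c$ as follows:
\begin{itemize}
\item if $\alpha<\tau_i$, then $x_\alpha(i)=0$;
\item if $\alpha\ge\tau_i$, then $x_\alpha(i)$ is a rational multiple of
$b_{\alpha,\varphi_i(\alpha)}$ in the open interval
$(h_i(\alpha),h_i(\alpha)+1)$.
\end{itemize}
The rational multiples of a nonzero real number are dense in $\mathbb R$, so the
arithmetic requirement and the size requirement do not interfere. The multiple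
is nonzero because the interval consists of positive numbers. Identify
$K^{\mathbb N}$ with the vectors in $K^I$ that vanish off $\mathbb N$; this
identification is a topological embedding. Put
\[
E=F+\operatorname{span}\{x_\alpha:\alpha<\mathfrak c\}\subset K^I,\qquad
E_\delta=F+\operatorname{span}\{x_\alpha:\alpha<\delta\},
\]
with the topology induced by $K^I$; see Figure~\ref{fig:matrix}. Note that
$E_0=F$, and that $E_\delta$ is spanned over $K$ by vectors with all entries in
$k_\delta$, namely the elements of $\mathbb Q^{\mathbb N}$ and the rows
$x_\alpha$ with $\alpha<\delta$.

\begin{figure}[ht]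
\centering
\begin{tikzpicture}[scale=0.9]
\fill[gray!15] (0,0) rectangle (1.5,0.8);
\fill[gray!40] (0,0) -- (4.5,0) -- (4.5,-0.7) -- (5.25,-0.7) -- (5.25,-1.4)
  -- (6,-1.4) -- (6,-2) -- (7.5,-2) -- (7.5,-2.6) -- (8.5,-2.6) -- (8.5,-3.2)
  -- (9.5,-3.2) -- (9.5,-4) -- (0,-4) -- cycle;
\draw (0,0.8) rectangle (9.5,-4);
\draw (0,0) -- (9.5,0);
\foreach \x in {1.5,3,4.5,6,7.5} \draw (\x,0.8) -- (\x,-4);
\draw[dashed] (-0.2,-2) -- (9.5,-2);
\node[above] at (0.75,0.8) {$\mathbb N$};
\node[above] at (2.25,0.8) {$\Lambda$};
\node[above] at (3.75,0.8) {$J_0$};
\node[above] at (5.25,0.8) {$\cdots$};
\node[above] at (6.75,0.8) {$J_\delta$};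
\node[above] at (8.5,0.8) {$\cdots$};
\node[left] at (-0.2,0.4) {$\mathbb Q^{\mathbb N}$};
\node[left] at (-0.2,-1) {$x_\alpha,\ \alpha<\delta$};
\node[left] at (-0.2,-3) {$x_\alpha,\ \alpha\ge\delta$};
\node at (6.75,0.4) {$0$};
\node at (6.75,-1) {$0$};
\end{tikzpicture}
\caption{The vectors spanning $E\subset K^I$, drawn as rows, with the columns
$i\in I$ grouped by threshold. White entries are zero, light entries are
rational, and dark entries are transcendental. The rows above the dashed line
span $E_\delta$, and the $\mathfrak c^+$ columns in $J_\delta$ vanish on them.}
\label{fig:matrix}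
\end{figure}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

\begin{proposition}\label{prop:E}
The space $E$ is dense in $K^I$ and barrelled. In particular $E'=K^{(I)}$.
\end{proposition}

\begin{proof}
We verify (G). Let $(i_l)$ be a sequence of distinct elements of $I$ and
$v\in\mathbb N^{\mathbb N}$. By (O1) the thresholds $\tau_{i_l}$ are bounded in
$\mathfrak c$. Lemma~\ref{lem:h} provides cofinally many suitable rows, so there
is $\alpha\ge\sup_l\tau_{i_l}$ with $h_{i_l}(\alpha)=v_l$ for all $l$. Then
$x_\alpha(i_l)\in(v_l,v_l+1)$ for all $l$, and
Proposition~\ref{prop:barrelled} applies.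
\end{proof}

The next proposition is (P1). Its proof is Example~\ref{ex:small} with finitely
many vectors to eliminate and finitely many rows. Since neither number is known
in advance, infinitely many functionals are needed.

\begin{proposition}\label{prop:kernel}
Let $(f_n)_{n\in\mathbb N}$ be a linearly independent sequence in $K^{(I)}$ and
let $C$ be the union of the supports of the $f_n$. There is
$\delta<\mathfrak c$ such that
\begin{enumerate}
\item[(i)] $\delta\ge\tau_i$ for all $i\in C$,
\item[(ii)] $\delta\ge\gamma(i,j)$ for all $i\ne j$ in $C$,
\item[(iii)] all coefficients of all $f_n$ lie in $k_\delta$.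
\end{enumerate}
For every such $\delta$ the following holds. If
$x=v+\sum_{j=1}^mc_jx_{\alpha_j}$ with $v\in E_\delta$, $c_j\in K$ and distinct
$\alpha_j\ge\delta$, and if $f_n(x)=0$ for all $n$, then $c_1=\dots=c_m=0$. In
particular $\{x\in E:f_n(x)=0\text{ for all }n\}\subset E_\delta$.
\end{proposition}

\begin{proof}
The set $C$ is countable, so $\delta$ exists by (O1) and
Lemma~\ref{lem:fields}. Write $k=k_\delta$.

\emph{The late rows are independent on $C$.} Let $\alpha\ge\delta$ and $i\in C$.
By (i), $x_\alpha(i)$ is a nonzero rational multiple of
$b_{\alpha,\varphi_i(\alpha)}$. By (ii), the ordinals $\varphi_i(\alpha)$,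
$i\in C$, are distinct for fixed $\alpha$, so distinct pairs $(\alpha,i)$ use
distinct elements of $B$. By Lemma~\ref{lem:fields}, the family
$(x_\alpha(i))_{\alpha\ge\delta,\,i\in C}$ is algebraically independent over
$k$.

\emph{Eliminating $v$.} Write $v$ as a $K$-linear combination of vectors
$v_1,\dots,v_r\in E_\delta$ with all entries in $k$. By (iii),
$f_n(v_t)\in k$ for all $n$ and $t$. Hence
\[
a\longmapsto\Big(\sum_na_nf_n(v_t)\Big)_{t\le r}
\]
is a $k$-linear map from $k^{(\mathbb N)}$ to $k^r$, and its kernel is
infinite-dimensional over $k$. Choose $a^{(1)},\dots,a^{(m)}$ in the kernel,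
linearly independent over $k$, and put $g_p=\sum_na^{(p)}_nf_n$. The $g_p$ lie
in $k^{(C)}$ by (iii), and they are linearly independent over $k$ because the
$f_n$ are. Each $g_p$ vanishes at every $v_t$, hence at $v$, and it vanishes at
$x$. So $g_p\big(\sum_jc_jx_{\alpha_j}\big)=0$ for $p\le m$.

\emph{Conclusion.} Lemma~\ref{lem:det}, applied with $S=C$ and
$z_j=x_{\alpha_j}|_C$, gives $c_1=\dots=c_m=0$. Every $x\in E$ has a
representation of the stated form, which proves the last assertion.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The space $E$ is barrelled by Proposition~\ref{prop:E}, and part (1) is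
Proposition~\ref{prop:F}.

\emph{$F$ is closed in $E$.} Let $f_n=e_{\omega+n}$, so that $C=\Lambda$. On
$\Lambda$ all thresholds and all $\gamma(i,j)$ are zero, and the coefficients
are rational, so $\delta=0$ satisfies (i)--(iii). By
Proposition~\ref{prop:kernel}, every $x\in E$ that vanishes on $\Lambda$ lies in
$E_0=F$. Conversely, the elements of $F$ vanish on $\Lambda$. So $F$ is an
intersection of kernels of continuous functionals on $E$. This is the only
purpose of the block $\Lambda$.

\emph{Part (2).} Let $M$ be closed in $E$ with $E/M$ infinite-dimensional.
Composition with the quotient map is a bijection of $(E/M)'$ onto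
$M^\perp\subset E'=K^{(I)}$. The space $(E/M)'$ separates the points of $E/M$.
If it were spanned by $d$ functionals, these would embed $E/M$ linearly in
$K^d$. So $M^\perp$ contains a linearly independent sequence $(f_n)$, and
Proposition~\ref{prop:kernel} gives $\delta<\mathfrak c$ with
\[
M\subset\{x\in E:f_n(x)=0\text{ for all }n\}\subset E_\delta .
\]
Let $i\in J_\delta$. The functional $e_i$ vanishes on $F$ because
$i\notin\mathbb N$, and at $x_\alpha$ for $\alpha<\delta=\tau_i$. So it vanishes
on $E_\delta\supset M$, that is, $e_i\in M^\perp$. The $e_i$ are distinct
elements of $E'=K^{(I)}$, and therefore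
$|(E/M)'|\ge|J_\delta|=\mathfrak c^+$. By \eqref{eq:count}, $E/M$ is not
separable. Properly separable spaces are infinite-dimensional and separable, so
$E\notin\mathcal A$.
\end{proof}

\begin{remark}\label{rem:injective}
Proposition~\ref{prop:kernel} also applies with $\delta=0$ to $f_n=e_n$,
$n\in\mathbb N$. It shows that the restriction map $T:E\to K^{\mathbb N}$,
$Tx=x|_{\mathbb N}$, has kernel contained in $F$, and $T$ is the identity on
$F$, so $T$ is one-to-one. Thus $E$ is algebraically a subspace of
$K^{\mathbb N}$ containing $F$, with a finer topology that induces the product
topology on $F$, and the attempt at the end of Section~\ref{sec:positive}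
returns the quotient $E/\ker T=E$.
\end{remark}

\begin{remark}
The example avoids each hypothesis of Theorem~\ref{thm:positive}, as it must.
For (c) this is visible directly. If $\sum_jc_jx_{\alpha_j}\in F$ with distinct
$\alpha_j$, then this vector vanishes on $\Lambda$, and
Proposition~\ref{prop:kernel} with $f_n=e_{\omega+n}$, $\delta=0$ and $v=0$
gives $c_j=0$ for all $j$. So the rows are linearly independent modulo $F$, and
$\dim E/F=\mathfrak c$.
\end{remark}
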